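\title{Infinitely many excluded minors for balanced matroids}

\begin{abstract}
A matroid is negatively correlated if, in a uniformly random basis, the presence of one element never makes the presence of another more likely, and it is balanced if all of its minors are negatively correlated. We prove the conjecture that the class of balanced matroids has infinitely many excluded minors. For every $n\ge 10$ there is an excluded minor with $n$ elements and rank $4$, the least possible rank, and the number of such excluded minors grows at least exponentially in $n$. The examples are rank-$4$ matroids built from graphs with a proper $3$-edge-coloring, and we determine exactly which matroids of this family are balanced and which are excluded minors.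
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $M$ be a matroid of rank $r$ on a finite set $E$, and let $B$ be a basis of $M$ chosen uniformly at random. Every basis has $r$ elements, so the elements compete for $r$ places, and one expects that the presence of an element $z$ in $B$ makes it harder for another element $y$ to be there. The matroid $M$ is \emph{negatively correlated} if
\[
\Pr(y\in B\mid z\in B)\le \Pr(y\in B)
\]
for all distinct $y,z\in E$; when $z$ lies in no basis the condition is taken to hold. Let $b$ be the number of bases of $M$, let $b_y$ be the number of bases containing $y$, and let $b_{yz}$ be the number containing both $y$ and $z$. Then negative correlation says that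
\begin{equation}\label{eq:delta}
\Delta(y,z):=b_y\,b_z-b_{yz}\,b\ \ge\ 0\qquad\text{for all distinct } y,z\in E,
\end{equation}
and we take \eqref{eq:delta} as the definition.

The expectation is correct on average. If $z$ lies in some basis, then
\[
\sum_{y\ne z}\Pr(y\in B\mid z\in B)=r-1\le r-\Pr(z\in B)=\sum_{y\ne z}\Pr(y\in B).
\]
When the bases are all $r$-subsets of an $n$-set, the terms of each sum are equal and the inequality reads $\frac{r-1}{n-1}\le\frac rn$. The averaging does not control an individual pair, however.

Conditioning the random basis to contain an element, or to avoid it, produces a uniformly random basis of a contraction or a deletion of $M$. So it is natural to ask that negative correlation survive every such conditioning. Following Feder and Mihail, $M$ is \emph{balanced} if $M$ and all of its minors are negatively correlated. The class of balanced matroids is closed under minors, and so it is determined by its \emph{excluded minors}: the matroids that are not balanced but all of whose proper minors are balanced. It is known that every regular matroid is balanced, and that a binary matroid is balanced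 if and only if it has no minor isomorphic to $S_8$, the rank-$4$ matroid represented over $GF(2)$ by the eight columns of
\[
\left[\begin{array}{cccc|cccc} 1&0&0&0&0&1&1&1\\ 0&1&0&0&1&0&1&1\\ 0&0&1&0&1&1&0&1\\ 0&0&0&1&1&1&1&1\end{array}\right].
\]
Thus $S_8$ is the only binary excluded minor: a binary excluded minor has an $S_8$-minor, which is unbalanced and hence not proper. By a theorem of Wagner \cite{Wagner}, recalled in Section~\ref{sec:prelim}, there is no excluded minor of rank at most $3$. These facts might suggest a short list. On the other hand, \eqref{eq:delta} compares counts taken over the whole matroid, so a violation can be so narrow that it disappears when any single element is removed, however large the matroid is. This paper proves the conjecture that \emph{the class of balanced matroids has infinitely many excluded minors}. From now on, ``excluded minor'' refers to this class.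

\begin{theorem}\label{thm:main}
For every $n\ge 10$ there is an $n$-element excluded minor of rank $4$ for the class of balanced matroids. In particular, the class has infinitely many excluded minors.
\end{theorem}

\begin{theorem}\label{thm:more}
\begin{enumerate}
\item[(a)] Every excluded minor has rank at least $4$ and corank at least $4$, so the rank $4$ in Theorem~\ref{thm:main} is the smallest possible.
\item[(b)] For every $n\ge10$ there is also an $n$-element excluded minor of rank $n-4$.
\item[(c)] For $n\ge14$ there are at least $(2^{n-11}-2)/72$ pairwise non-isomorphic $n$-element excluded minors of rank $4$.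
\end{enumerate}
\end{theorem}

The excluded minors come from colored graphs. Let $G$ be a finite simple graph on a vertex set $V$ with $|V|\ge2$, with a proper edge-coloring by a set $X$ of three colors: each edge has one color, and edges of the same color are disjoint. Let $e,f$ be two further elements and $E=\{e,f\}\cup X\cup V$. Let $M_G$ be the rank-$4$ matroid on $E$ in which a $4$-subset is a basis unless it is one of the following:
\begin{enumerate}
\item[(N1)] a subset of $V\cup\{e\}$;
\item[(N2)] a set containing at least three elements of $X\cup\{e\}$;
\item[(N3)] a set $\{f,x,p,q\}$, where $pq$ is an edge of $G$ of color $x$.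
\end{enumerate}
Proposition~\ref{prop:matroid} shows that this is a matroid. For $W\subseteq V$ let $\tau(W)$ be the number of edges of $G$ with both ends in $W$. A \emph{bichromatic $4$-cycle} is a $4$-cycle of $G$ whose edges use only two colors.

\begin{theorem}\label{thm:family}
\begin{enumerate}
\item[(a)] $M_G$ is balanced if and only if $\tau(W)\le|W|$ for all $W\subseteq V$ and $G$ has no bichromatic $4$-cycle.
\item[(b)] $M_G$ is an excluded minor if and only if $G$ is connected, has minimum degree at least $2$, has $|V|+1$ edges, and has no bichromatic $4$-cycle.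
\end{enumerate}
\end{theorem}

The theorem translates minimal failure of negative correlation into minimal failure of the sparsity condition $\tau(W)\le|W|$, and graphs that violate this condition only as a whole can be arbitrarily large. Section~\ref{sec:MG} constructs $M_G$ and reduces the problem to its restrictions. Section~\ref{sec:ef} treats the pair $e,f$, which is where the sparsity condition appears, beginning with the case $G=K_{2,3}$. Section~\ref{sec:others} shows that no other pair ever violates \eqref{eq:delta}; this is the longest part. Sections~\ref{sec:class} and \ref{sec:theta} prove Theorem~\ref{thm:family} and then Theorems~\ref{thm:main} and \ref{thm:more}.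

\section{Matroids, duality and rank three}\label{sec:prelim}

A \emph{matroid} $M$ on a finite set $E$ is given by a nonempty family of subsets of $E$, its \emph{bases}, such that for all bases $B_1,B_2$ and every $y\in B_1-B_2$ there is $c\in B_2-B_1$ for which $B_1-y+c$ is a basis. (We write $B-y+c$ for $(B\setminus\{y\})\cup\{c\}$.) All bases have the same size, the \emph{rank} of $M$; the \emph{corank} is $|E|$ minus the rank. Subsets of bases are \emph{independent}, other sets are \emph{dependent}. A \emph{loop} lies in no basis and a \emph{coloop} lies in every basis. A finite family of vectors gives a matroid whose bases are the maximal linearly independent subfamilies.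

For $Z\subseteq E$, the \emph{restriction} $M|Z$ is the matroid on $Z$ whose bases are the maximal independent subsets of $Z$. If $Z$ contains a basis of $M$, these are the bases of $M$ contained in $Z$; otherwise $M|Z$ has smaller rank than $M$. For $C\subseteq E$ with a maximal independent subset $I$, the \emph{contraction} $M/C$ is the matroid on $E-C$ whose bases are the sets $B'\subseteq E-C$ such that $B'\cup I$ is a basis of $M$; its rank is the rank of $M$ minus $|I|$. A \emph{minor} of $M$ is a matroid $(M/C)|Z$ with $Z\subseteq E-C$, and it is \emph{proper} if $Z\ne E$. A minor of a minor is a minor. The \emph{dual} $M^*$ has the complements of the bases of $M$ as its bases, and the minors of $M^*$ are the duals of the minors of $M$.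

For a pair $y,z$, let $A,B,C,D$ be the numbers of bases that contain $y$ and not $z$, contain $z$ and not $y$, contain both, and contain neither. Then
\begin{equation}\label{eq:ABCD}
\Delta(y,z)=(A+C)(B+C)-C(A+B+C+D)=AB-CD.
\end{equation}
This is the form in which we compute. Passing to the dual exchanges $A$ with $B$ and $C$ with $D$, so it preserves $\Delta(y,z)$. Hence the class of balanced matroids is closed under duality, and the dual of an excluded minor is an excluded minor.

A matroid is \emph{Rayleigh} if \eqref{eq:delta} holds for every choice of positive weights on the elements, when each basis is counted with the product of the weights of its elements. Unit weights give negative correlation. Wagner \cite{Wagner} proved that every matroid of rank three is Rayleigh. This is the only result that we use without proof, and we use it in the following form.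

\begin{proposition}\label{prop:rank3}
Every matroid of rank at most $3$ is balanced.
\end{proposition}

\begin{proof}
Minors of such a matroid also have rank at most $3$, so it suffices to prove negative correlation. In rank $3$ this is Wagner's theorem with unit weights. In rank less than $3$, add new elements to every basis, as coloops, until the rank is $3$; the numbers $b_y,b_z,b_{yz},b$ do not change.
\end{proof}

\section{The matroids $M_G$}\label{sec:MG}

Throughout, $x,x'$ denote distinct colors, $p,q,r$ denote distinct vertices, and we write $fxpq$ for $\{f,x,p,q\}$. Put $L=X\cup\{e\}$ and $Y=L\cup\{f\}$, so that $E=Y\cup V$.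

We first ignore the edges. Let $M_0$ be given by (N1) and (N2) alone. Geometrically, $V\cup\{e\}$ is a set of points in general position in a plane, $L$ is a four-point line that meets the plane in $e$, and $f$ is a free point of the space. Write a $4$-subset of $E$ as $T\cup W$ with $T\subseteq Y$ and $W\subseteq V$. It falls under (N1) exactly when $T\subseteq\{e\}$, and under (N2) exactly when $|T\cap L|\ge3$, which always happens if $|T|=4$. Call $T\subseteq Y$ \emph{admissible} if it is
\begin{center}
a singleton other than $\{e\}$, \quad or any pair, \quad or a triple containing $f$.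
\end{center}
Then the $4$-sets that escape (N1) and (N2) are the sets $T\cup W$ with $T$ admissible and $W$ an arbitrary subset of $V$ of size $4-|T|$.

\begin{lemma}\label{lem:M0}
The sets $T\cup W$ with $T$ admissible, $W\subseteq V$ and $|W|=4-|T|$ are the bases of a matroid $M_0$.
\end{lemma}

\begin{proof}
In $\mathbb R^4$ represent the elements of $V\cup\{e\}$ by vectors $(1,t,t^2,0)$ with distinct $t$. They lie in the hyperplane $H$ of vectors with last coordinate $0$, and any three of them are independent. Let $w=(0,0,0,1)$ and represent the colors by $e+w$, $e+2w$, $e+3w$. Represent $f$ by a vector outside the finitely many proper subspaces spanned by triples of the other vectors.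

Sets of type (N1) lie in $H$, and three elements of $L$ lie in the $2$-dimensional span of $e$ and $w$, so (N1) and (N2) are dependent. The remaining $4$-sets avoiding $f$ are $xpqr$, $expq$ and $xx'pq$. The first is independent because $x\notin H$, and the other two because two elements of $L$ span $e$ and $w$, and $e,w,p,q$ are independent. A $4$-set containing $f$ is independent exactly when the other three vectors are. A triple in $L\cup V$ that is not contained in $L$ is of the form $pqr$, $epq$, $xpq$, $exp$ or $xx'p$. The first two are independent by construction, $xpq$ because $x\notin H$, and the last two because $e,w,p$ are independent.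
\end{proof}

To obtain $M_G$ we declare some bases of $M_0$ to be non-bases. The danger is that an exchange required by the axiom leads only to a removed set. The next lemma shows that this does not happen if the removed sets are far apart and all of their neighbors are bases.

\begin{lemma}\label{lem:tight}
Let $\mathcal K$ be a set of bases of a matroid $N$ of rank $r$. Suppose that $K-k+c$ is a basis of $N$ whenever $K\in\mathcal K$, $k\in K$ and $c\notin K$, that $|K\cap K'|\le r-2$ for distinct $K,K'\in\mathcal K$, and that some basis of $N$ is not in $\mathcal K$. Then the bases of $N$ not in $\mathcal K$ are the bases of a matroid.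
\end{lemma}

\begin{proof}
Let $B_1,B_2\notin\mathcal K$ be bases of $N$ and $y\in B_1-B_2$. Choose $c\in B_2-B_1$ such that $K=B_1-y+c$ is a basis of $N$. If $K\notin\mathcal K$ we are done, so let $K\in\mathcal K$. Then $B_2\ne K$, which forces $|B_2-B_1|\ge2$. Choose $c'\in B_2-B_1$ with $c'\ne c$. The set $B_1-y+c'=K-c+c'$ is a basis of $N$ by the first hypothesis, and it is not in $\mathcal K$ because it meets $K$ in $r-1$ elements.
\end{proof}

\begin{proposition}\label{prop:matroid}
$M_G$ is a matroid of rank $4$ without loops. Every minor of $M_G$ either has rank at most $3$, and is then balanced, or is a restriction $M_G|Z$ whose bases are the bases of $M_G$ contained in $Z$.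
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:tight} to $M_0$ with $\mathcal K$ the family (N3). A set $fxpq$ is a basis of $M_0$. Replacing one of its elements by a new element $c\in\{e,x',r\}$ gives a $4$-set whose part in $Y$ is one of $ex$, $xx'$, $x$ (if $f$ is replaced), $ef$, $fx'$, $f$ (if $x$ is replaced), or $efx$, $fxx'$, $fx$ (if a vertex is replaced). All of these are admissible. Two distinct sets in $\mathcal K$ with the same color come from disjoint edges and share only $f$ and the color. Two sets with different colors come from different edges, since $G$ is simple and each edge has one color, so they share $f$ and at most one vertex. Finally, the sets $efxp$ are bases of $M_0$ outside $\mathcal K$. So $M_G$ is a matroid, and these last bases cover $E$, so there are no loops.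

Consider a minor $(M_G/C)|Z$. If $C\neq\emptyset$, then $C$ contains a nonempty independent set because there are no loops, and the rank is at most $3$. If $C=\emptyset$, the minor is $M_G|Z$, and either $Z$ contains a basis of $M_G$ or the rank is at most $3$. Proposition~\ref{prop:rank3} completes the proof.
\end{proof}

\begin{remark}
Properness of the coloring cannot be dropped. If edges $pq$ and $pr$ had the same color $x$, then in a matroid with the prescribed bases the independent set $fxp$ would span both $q$ and $r$, so $fpqr$ would be dependent, although it is not of type (N1)--(N3).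
\end{remark}

Working in rank $4$ thus removes all contractions from the problem. For $Z\subseteq E$ and distinct $y,z\in Z$, let $A,B,C,D$ count the bases of $M_G$ \emph{contained in $Z$} as in \eqref{eq:ABCD}, and put $\Delta_Z(y,z)=AB-CD$. We say that $Z$ \emph{fails} if $\Delta_Z(y,z)<0$ for some pair. A failing set contains a basis of $M_G$, so by Proposition~\ref{prop:matroid} the minors of $M_G$ that are not negatively correlated are exactly the restrictions to failing sets. Let $G_Z$ be the graph on $V\cap Z$ formed by the edges of $G$ with both ends in $Z$ and color in $Z$. If $f\in Z$, the edges of $G_Z$ correspond to the sets (N3) contained in $Z$; if $f\notin Z$, there are no such sets. Since color classes are matchings,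
\begin{equation}\label{eq:match}
\text{$c$ colors give at most $cj/2$ edges on $j$ vertices, and at most $c$ edges at a vertex.}
\end{equation}

\section{The pair $e,f$}\label{sec:ef}

The sets (N3) contain $f$ and avoid $e$. Removing them lowers $B$ for the pair $e,f$ and leaves $A$, $C$, $D$ unchanged, so each edge lowers $\Delta(e,f)$ by $A$. The question is how many edges the slack of $M_0$ can absorb.

\begin{example}\label{ex:K23}
Let $G=K_{2,3}$, with vertices $u,v$ of degree $3$, and color the three paths from $u$ to $v$ by $1,2$ and $2,3$ and $3,1$. Here $|V|=5$ and $|E|=10$. In $M_0$, the bases containing $e$ and not $f$ are the $3\binom52=30$ sets $expq$. Those containing $f$ and not $e$ are $fpqr$, $fxpq$, $fxx'p$, numbering $10+30+15=55$. Those containing both are $efxp$, $efpq$, numbering $15+10=25$, and those containing neither are $xpqr$, $xx'pq$, numbering $30+30=60$. The slack is $30\cdot55-25\cdot60=150$, and each edge costs $30$. So five edges can be absorbed, but $K_{2,3}$ has six: in $M_G$,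
\[
\Delta(e,f)=30\cdot49-25\cdot60=-30.
\]
Now delete a vertex. With four vertices the same count in $M_0$ gives $A=18$, $B=34$, $C=18$, $D=30$, so the slack is $72$ and each edge costs $18$. Four edges can be absorbed, and at most four remain. Deleting a vertex of degree $2$ leaves exactly four and gives $\Delta_Z(e,f)=0$, so there is no room to spare.
\end{example}

In both computations the number of edges that can be absorbed equals the number of vertices. This holds in general when all three colors are present.

\begin{lemma}\label{lem:ef}
Let $e,f\in Z$, let $a=|X\cap Z|$ and $m=|V\cap Z|$, and let $\tau$ be the number of edges of $G_Z$. Then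
\[
\Delta_Z(e,f)=a\binom m2\bigl(\theta(a,m)-\tau\bigr),\qquad \theta(a,m)=\frac{m\bigl((3-a)m+5a-3\bigr)}{12}.
\]
In particular $\theta(1,m)=\frac{m(m+1)}6$, $\theta(2,m)=\frac{m(m+7)}{12}$ and $\theta(3,m)=m$.
\end{lemma}

\begin{proof}
Write $m_2=\binom m2$, $m_3=\binom m3$, $a_2=\binom a2$. Counting the same types of bases as in Example~\ref{ex:K23},
\[
A=am_2,\quad B=m_3+am_2+a_2m-\tau,\quad C=am+m_2,\quad D=am_3+a_2m_2 .
\]
In $AB-CD$ the terms $am_2m_3$ cancel and so do the terms $aa_2mm_2$, which leaves
\[
\Delta_Z(e,f)=(a^2-a_2)m_2^2-a^2mm_3-am_2\tau .
\]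
Since $a^2-a_2=\frac{a(a+1)}2$, $m_2=\frac{m(m-1)}2$ and $m_3=\frac{m-2}3m_2$, this equals
\[
am_2\Bigl(\frac{(a+1)m(m-1)}4-\frac{am(m-2)}3-\tau\Bigr),
\]
and $3(a+1)(m-1)-4a(m-2)=(3-a)m+5a-3$.
\end{proof}

\begin{remark}
The lemma explains the number three. By \eqref{eq:match}, $a$ colors supply at most $am/2$ edges. For $a\le2$ the threshold $\theta(a,m)$ is quadratic in $m$, out of reach for large $m$. For $a=3$ the quadratic term vanishes, and the threshold $m$ lies below the supply $3m/2$. The construction and the count also work for larger sets of colors, but $\theta(4,18)<0$, so $e$, $f$, four colors and any $18$ vertices fail whatever the graph is.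
\end{remark}

\section{The other pairs}\label{sec:others}

\begin{proposition}\label{prop:others}
For every $Z\subseteq E$ and every pair $\{y,z\}\subseteq Z$ other than $\{e,f\}$, we have $\Delta_Z(y,z)\ge0$.
\end{proposition}

There are seven types of pairs: $ex$, $xx'$, $fx$ inside $Y$; $ep$, $fp$, $xp$ between $Y$ and $V$; and $pq$ inside $V$. For each of them we compute the slack of $M_0$ exactly and bound the loss caused by the edges using \eqref{eq:match}. The difficulty is that the bounds must hold for small sets $Z$ as well, where the slack is small and some of the inequalities below are equalities.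

\subsection*{Conventions}
Fix $Z$ and the pair $y,z$, and write $\Delta=\Delta_Z(y,z)$. All parameters count elements of $Z'=Z-\{y,z\}$:
\[
b=|Z'\cap X|,\qquad \beta=|Z'\cap L|\in\{b,b+1\},\qquad \varphi=|Z'\cap\{f\}|,\qquad k=|Z'\cap V|.
\]
Put $\gamma=\binom\beta2$, $k_2=\binom k2$, $k_3=\binom k3$. The admissible sets $T\subseteq Z$ with a given intersection with the pair are counted by size in the following table; we call a row $(s_1,s_2,s_3)$ a \emph{profile}.
\[
\begin{array}{c|ccc}
T\cap\{y,z\} & |T|=1 & |T|=2 & |T|=3\\ \hline
\emptyset & b+\varphi & \binom{\beta+\varphi}2 & \varphi\gamma\\[2pt]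
\{e\} & 0 & \beta+\varphi & \varphi\beta\\[2pt]
\{x\} & 1 & \beta+\varphi & \varphi\beta\\[2pt]
\{f\} & 1 & \beta & \gamma\\[2pt]
\{e,x\}\text{ or }\{x,x'\} & 0 & 1 & \varphi\\[2pt]
\{f,x\} & 0 & 1 & \beta
\end{array}
\]
Once $T$ is chosen, a basis of $M_0$ is completed by arbitrary vertices. So a profile $(s_1,s_2,s_3)$ contributes $s_1k_3+s_2k_2+s_3k$ bases using no vertex of the pair, $s_1k_2+s_2k+s_3$ bases using one given vertex of the pair and not the other element if that is a vertex, and $s_1k+s_2$ bases using two vertices of the pair.

Let $A_0,B_0,C_0,D_0$ be the counts in $M_0$ and $\Delta_0=A_0B_0-C_0D_0$. If $f\notin Z$ then $\Delta=\Delta_0$. If $f\in Z$, each edge of $G_Z$ removes one basis from one of the four counts. Let $u$ and $v$ be the numbers removed from $A_0$ and $B_0$. Removals from $C_0$ and $D_0$ only increase $\Delta$, so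
\begin{equation}\label{eq:loss}
\Delta\ \ge\ (A_0-u)(B_0-v)-C_0D_0 .
\end{equation}
Here $u$ and $v$ may be replaced by upper bounds $u^*\le A_0$ and $v^*\le B_0$; if one of $u,v$ is $0$, the other may be replaced by any upper bound.

We use $k_3=\frac{k-2}3k_2$ and three nonnegative quantities, whose closed forms follow from it:
\begin{equation}\label{eq:PQR}
P=k_2^2-kk_3=\tfrac{k(k+1)}6k_2,\quad Q=kk_2-k_3=\tfrac{2(k+1)}3k_2,\quad R=k^2-k_2=\tfrac{k(k+1)}2 .
\end{equation}
For integers $j\ge0$ we have $j^2-\binom j2=\binom{j+1}2=\binom j2+j$. From this, treating $i=j$ and $i=j+1$ separately,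
\begin{equation}\label{eq:shift}
ij-\binom i2=\binom{j+1}2\qquad\text{for } i\in\{j,j+1\}.
\end{equation}

\subsection*{Pairs inside $Y$}

\emph{The pair $(e,x)$.} Here $\beta=b\le2$. If $\varphi=0$, then $A=bk_2$, $B=k_3+bk_2$, $C=k_2$, $D=bk_3+\binom b2k_2$, and $\Delta=\binom{b+1}2k_2^2\ge0$. If $\varphi=1$, then
\begin{gather*}
A_0=(b+1)k_2+bk,\qquad B_0=k_3+(b+1)k_2+bk,\\
C_0=k_2+k,\qquad D_0=(b+1)k_3+\tbinom{b+1}2k_2+\tbinom b2k .
\end{gather*}
The terms $k_2k_3$ cancel in $\Delta_0$, and $\binom{b+1}2+\binom b2=b^2$, so
\[
\Delta_0=\tbinom{b+2}2k_2^2-kk_3+(b^2+2b)kk_2+\tbinom{b+1}2k^2 .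
\]
No removed set contains $e$, so $u=0$, and $v\le k/2$ counts the edges of color $x$. If $b=0$, then $\Delta\ge P-vk_2\ge k_2\bigl(\frac{k(k+1)}6-\frac k2\bigr)$, which is nonnegative for $k\ge2$ and zero for $k\le1$. If $b\ge1$, then $vA_0\le\frac{b+1}2kk_2+\frac b2k^2$ is dominated by the last two terms of $\Delta_0$, and the first two terms sum to at least $P\ge0$.

\medskip
\emph{The pair $(x,x')$.} Here $b\le1$. If $\varphi=0$, then $A=B=k_3+\beta k_2$, $C=k_2$, $D=bk_3+\gamma k_2$, and $\Delta=k_3^2+(2\beta-b)k_2k_3+\binom{\beta+1}2k_2^2\ge0$. If $\varphi=1$, then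
\[
A_0=B_0=k_3+(\beta+1)k_2+\beta k,\quad C_0=k_2+k,\quad D_0=(b+1)k_3+\tbinom{\beta+1}2k_2+\gamma k,
\]
and $u,v\le k/2$ count the edges of colors $x$ and $x'$. Let $\beta\ge1$. Then $A_0\ge k/2$, so $\Delta\ge(A_0-\frac k2)^2-C_0D_0\ge A_0^2-kA_0-C_0D_0$, and the last expression expands to
\[
k_3^2+(2\beta-b+1)k_2k_3+\tbinom{\beta+2}2k_2^2+(2\beta-b-2)kk_3+(\beta^2+\beta-1)kk_2+\gamma k^2 .
\]
The only coefficient that can be negative is $2\beta-b-2\ge\beta-2\ge-1$, and $kk_3\le k_2^2$ because $P\ge0$. So $\Delta\ge0$. Let $\beta=0$, hence $b=0$ and $D_0=k_3$. If $k\le2$ then $D=0$ and $\Delta\ge0$. If $k\ge3$, then $A_0-\frac k2=\binom{k+1}3-\frac k2=\frac{k(k-2)(k+2)}6>0$ and $C_0D_0=\frac{k^2(k^2-1)(k-2)}{12}$, so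
\[
36\Delta\ge k^2(k-2)\bigl((k-2)(k+2)^2-3(k^2-1)\bigr)=k^2(k-2)\bigl((k-3)(k^2+2k+2)+1\bigr)>0 .
\]

\medskip
\emph{The pair $(f,x)$.} Here $\varphi=0$, $b\le2$, and
\[
A_0=k_3+\beta k_2+\gamma k,\quad B_0=k_3+\beta k_2,\quad C_0=k_2+\beta k,\quad D_0=bk_3+\gamma k_2 .
\]
Every removed set contains $f$, so $v=0$, and $u\le bk/2$ counts the edges of colors other than $x$. The terms $kk_2$ cancel in $\Delta_0$, and the coefficient of $kk_3$ is $\gamma-\beta b=-\binom{b+1}2$ by \eqref{eq:shift}. Therefore
\begin{equation}\label{eq:fx}
\Delta\ge k_3^2+(2\beta-b)k_2k_3+\tbinom{\beta+1}2k_2^2-\tbinom{b+1}2kk_3-u(k_3+\beta k_2).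
\end{equation}
For $k\le1$ the right side is $0$. For $k\ge2$, put $u=bk/2$ and multiply by $2/(kk_2)$. The right side becomes
\[
\frac{(k-1)(k-2)^2}9+\frac{(2\beta-b)(k-1)(k-2)}3+(k-2)\Bigl[\tbinom{\beta+1}2-\frac{b(b+2)}3\Bigr]+\frac{\beta(\beta+1-2b)}2 .
\]
The bracket is at least $\binom{b+1}2-\frac{b(b+2)}3=\frac{b(b-1)}6\ge0$. The last term is negative only if $\beta+1<2b$, that is, only if $b=\beta=2$, and then it equals $-1$. In that case the second term is at least $\frac43$ when $k\ge3$. When $k=2$ the bound $u\le bk/2$ is too weak, but two vertices span at most one edge, so \eqref{eq:fx} gives $\Delta\ge3-2u\ge1$.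

\subsection*{Pairs between $Y$ and $V$}
Let $y\in Y$ and $z=p$. Let $(s_1,s_2,s_3)$ be the profile of the admissible sets containing $y$ and $(t_1,t_2,t_3)$ the profile of those avoiding $y$. Then
\begin{gather*}
A_0=s_1k_3+s_2k_2+s_3k,\qquad B_0=t_1k_2+t_2k+t_3,\\
C_0=s_1k_2+s_2k+s_3,\qquad D_0=t_1k_3+t_2k_2+t_3k .
\end{gather*}
In $A_0B_0-C_0D_0$ the terms $s_it_i$ cancel. The coefficients of $s_2t_1$, $s_3t_1$, $s_3t_2$ are $P$, $Q$, $R$, and those of $s_1t_2$, $s_1t_3$, $s_2t_3$ are $-P$, $-Q$, $-R$. Hence
\begin{equation}\label{eq:CB}
\Delta_0=(s_2t_1-s_1t_2)P+(s_3t_1-s_1t_3)Q+(s_3t_2-s_2t_3)R .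
\end{equation}

\medskip
\emph{The pair $(e,p)$.} Here $\beta=b$. If $\varphi=0$, the profiles are $(0,b,0)$ and $(b,\gamma,0)$, so $\Delta=b^2P\ge0$. If $\varphi=1$, the profiles are $(0,b+1,b)$ and $(b+1,\binom{b+1}2,\binom b2)$. The coefficient of $R$ is $b\binom{b+1}2-(b+1)\binom b2=\binom{b+1}2$, so
\[
\Delta_0=(b+1)^2P+b(b+1)Q+\tbinom{b+1}2R .
\]
Again $u=0$, and $v\le\min(b,k)$ is the degree of $p$ in $G_Z$. With $A_0=(b+1)k_2+bk$, \eqref{eq:loss} and \eqref{eq:PQR} give
\[
\Delta\ge(b+1)k_2\Bigl[\frac{(b+1)k(k+1)}6+\frac{2b(k+1)}3-v\Bigr]+bk\Bigl[\frac{(b+1)(k+1)}4-v\Bigr].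
\]
If $k\ge2$ the first bracket is at least $(b+1)+2b-b>0$, and if $k\le1$ then $k_2=0$. The second bracket is at least $\frac{(v+1)^2}4-v\ge0$.

\medskip
\emph{The pair $(f,p)$.} Here $\varphi=0$, and the profiles are $(1,\beta,\gamma)$ and $(b,\gamma,0)$. By \eqref{eq:CB} and \eqref{eq:shift}, $\Delta_0=\binom{b+1}2P+b\gamma Q+\gamma^2R\ge0$. We have $v=0$, and $u\le bk/2$ counts the edges of $G_Z$ avoiding $p$. If $k\le1$ then $u=0$. Let $k\ge2$. With $B_0=bk_2+\gamma k$,
\[
\Delta\ge k_2\Bigl[\tbinom{b+1}2\frac{k(k+1)}6+\frac{2b\gamma(k+1)}3-\frac{b^2k}2\Bigr]+\frac{\gamma k}2\bigl[\gamma(k+1)-bk\bigr].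
\]
Using $k+1\ge3$ in its first term, and then $b-1\le\binom b2\le\gamma$, the first bracket is at least
\[
b\Bigl(\frac{2\gamma(k+1)}3-\frac{(b-1)k}4\Bigr)\ge b\gamma\,\frac{5k+8}{12}\ge0 .
\]
The second summand is nonnegative if $\gamma=0$ or $\gamma\ge b$. Since $\gamma\in\{0,1,3,6\}$ and $b\le\min(3,\beta)$, the only other case is $\gamma=1$, $b=\beta=2$. Then the second summand equals $-k_2$ and the first bracket is at least $3$.

\medskip
\emph{The pair $(x,p)$.} Here $b\le2$. If $\varphi=0$, the profiles are $(1,\beta,0)$ and $(b,\gamma,0)$, so $\Delta=\binom{b+1}2P\ge0$ by \eqref{eq:shift}. Let $\varphi=1$ and $\mu=\binom{\beta+1}2$. The profiles are $(1,\beta+1,\beta)$ and $(b+1,\mu,\gamma)$, so $\Delta_0=\kappa P+\lambda Q+\mu R$, where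
\[
\kappa=(\beta+1)(b+1)-\mu=\tbinom{b+2}2,\qquad \lambda=\beta(b+1)-\gamma=\tbinom{b+1}2+\beta
\]
by \eqref{eq:shift}, and the coefficient of $R$ is $\beta\mu-(\beta+1)\gamma=\mu$. Now both $A_0$ and $B_0$ lose bases: $u\le k/2$ counts the edges of color $x$ avoiding $p$, and $v\le\min(b,k)$ counts the edges at $p$ of other colors. We have
\[
A_0=k_3+(\beta+1)k_2+\beta k,\qquad B_0=(b+1)k_2+\mu k+\gamma .
\]
If $k=0$ then $D=0$. If $k=1$ then $u=0$, $P=Q=0$, $R=1$, $A_0=\beta$, so $\Delta\ge\mu-v\beta=\frac\beta2(\beta+1-2v)\ge0$, because $v\le 1$ and $v\le b\le\beta$. Let $k\ge2$. Then $A_0\ge k_2\ge k/2$ and $B_0>b$, so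
\[
\Delta\ge\Delta_0-\tfrac k2B_0-bA_0+\tfrac{bk}2=k_2\Phi(k)+\tfrac k2\Psi,
\]
where
\[
\Phi(k)=\frac{\kappa k(k+1)}6+\frac{2\lambda(k+1)}3-\frac{(b+1)k}2-\frac{b(k-2)}3-b(\beta+1)
\]
and $\Psi=\mu(k+1)-\mu k-\gamma-2b\beta+b=\beta+b-2b\beta$. The function $\Phi$ is smallest at $k=2$:
\[
\Phi(k)-\Phi(2)=(k-2)\Bigl[\frac{\kappa(k+3)}6+\frac{2\lambda}3-\frac{b+1}2-\frac b3\Bigr]\ge0,
\]
since $\kappa\ge b+1$ and $\lambda\ge b$. Moreover $\Phi(2)=\kappa+2\lambda-(b+1)-b(\beta+1)=\binom{b+1}2+b^2+(2-b)\beta\ge0$. As $k_2\ge k/2$, we get
\[
\Delta\ge\tfrac k2\bigl(\Phi(2)+\Psi\bigr)=\tfrac{3k}2\Bigl(\tbinom{b+1}2-(b-1)\beta\Bigr).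
\]
This is nonnegative for $b\le1$, and for $b=2$ because $\beta\le3$.

\subsection*{Pairs inside $V$}
For the pair $(p,q)$ let $(s_1,s_2,s_3)$ be the first row of the table. Then
\[
A_0=B_0=s_1k_2+s_2k+s_3,\qquad C_0=s_1k+s_2,\qquad D_0=s_1k_3+s_2k_2+s_3k .
\]
In $A_0^2-C_0D_0$ the coefficients of $s_1^2$, $s_1s_2$, $s_2^2$ are $P$, $Q$, $R$, and those of $s_1s_3$, $s_2s_3$, $s_3^2$ are $2k_2-k^2=-k$, $k$, $1$. Thus
\[
\Delta_0=s_1^2P+s_1s_2Q+s_2^2R+s_3\bigl((s_2-s_1)k+s_3\bigr).
\]
If $\varphi=0$ then $s_3=0$ and $\Delta=\Delta_0\ge0$. Let $\varphi=1$, so the profile is $(h,g,\gamma)$ with $h=b+1$ and $g=\binom{\beta+1}2=\gamma+\beta$. Since $g-h\ge\gamma-1$, we have $\gamma(g-h)\ge0$ and $\Delta_0\ge0$. The numbers $u,v\le\min(b,k)$ count the edges at $p$ and at $q$ other than $pq$. If $b=0$ or $k=0$ then $u=v=0$ and we are done. Let $b,k\ge1$, and put $w=1$ if $k=1$ and $w=b$ if $k\ge2$. Then $u,v\le w\le b\le g\le A_0$, so $\Delta\ge\Delta_0-2wA_0+w^2=k_2\Phi+\Psi$ with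
\begin{gather*}
\Phi=h\Bigl[\frac{hk(k+1)}6+\frac{2g(k+1)}3-2w\Bigr],\\
\Psi=gk\Bigl[\frac{g(k+1)}2-2w\Bigr]+(\gamma-w)^2+\gamma(g-h)k .
\end{gather*}
If $k\ge2$ then $\Phi\ge h(h+2g-2b)>0$, and if $k=1$ then $k_2=0$. If $\beta=1$, then $b=g=w=1$ and $\gamma=0$, so $\Psi=\frac{k(k+1)}2-2k+1=\frac{(k-1)(k-2)}2\ge0$. If $\beta\ge2$, then $g\ge\frac32\beta$, so $g\ge3$ and $g\ge\frac32b$. The bracket in $\Psi$ is then $g-2>0$ for $k=1$ and at least $\frac32g-2b>0$ for $k\ge2$, so $\Psi\ge0$.

All seven types of pairs have been treated, and Proposition~\ref{prop:others} is proved.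

\section{Balanced and minimally unbalanced matroids $M_G$}\label{sec:class}

\begin{lemma}\label{lem:fail}
A set $Z\subseteq E$ fails if and only if $e,f\in Z$ and one of the following holds:
\begin{enumerate}
\item[(F1)] $X\subseteq Z$ and $\tau(V\cap Z)>|V\cap Z|$;
\item[(F2)] $|X\cap Z|=2$, $|V\cap Z|=4$, and $G_Z$ is a bichromatic $4$-cycle.
\end{enumerate}
\end{lemma}

\begin{proof}
By Proposition~\ref{prop:others} and Lemma~\ref{lem:ef}, in the notation of that lemma, $Z$ fails if and only if $e,f\in Z$, $a\ge1$, $m\ge2$ and $\tau>\theta(a,m)$. If $a=1$, then $\tau\le\frac m2\le\frac{m(m+1)}6$, so $Z$ does not fail. If $a=3$, then $\tau=\tau(V\cap Z)$ and the condition is $\tau>m$, which forces $m\ge2$; this is (F1). Let $a=2$. For $m\ge5$ we have $\tau\le m\le\frac{m(m+7)}{12}$. For $m=2$ we have $\tau\le1<\frac32$, and for $m=3$ each color has at most one edge, so $\tau\le2<\frac52$. For $m=4$ the threshold is $\frac{11}3$ and $\tau\le4$, so $Z$ fails exactly when both colors are perfect matchings of the four vertices. Two disjoint perfect matchings on four vertices form a $4$-cycle, and this is (F2).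
\end{proof}

\begin{remark}
In case (F2) we have $A=12$, $B=16$, $C=D=14$ and $\Delta_Z(e,f)=-4$. No proper subset of such a $Z$ satisfies (F1) or (F2), and $M_G|Z$ has no loops, so $M_G|Z$ is itself an excluded minor, with $8$ elements. It omits a color and is therefore a proper minor of $M_G$, which is why bichromatic $4$-cycles must be avoided.
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:family}]
(a) The matroid $M_G$ is balanced if and only if no set $Z$ fails. A set $W\subseteq V$ with $\tau(W)>|W|$ gives the failing set $Y\cup W$, and every set of type (F1) arises in this way. A bichromatic $4$-cycle with colors $x,x'$ and vertex set $W$ gives the set $Z=\{e,f,x,x'\}\cup W$; by \eqref{eq:match} the graph $G_Z$ has no edges besides the four edges of the cycle, so $Z$ is of type (F2). Conversely (F2) exhibits a bichromatic $4$-cycle.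

(b) By Proposition~\ref{prop:matroid}, $M_G$ is an excluded minor if and only if $E$ fails and no proper subset of $E$ fails. Sets of type (F2) are proper. So, with $m=|V|$ and $\tau=\tau(V)$, Lemma~\ref{lem:fail} says that $M_G$ is an excluded minor if and only if
\begin{equation}\label{eq:min}
\text{$G$ has no bichromatic $4$-cycle,\quad $\tau>m$,\quad and $\tau(W)\le|W|$ for all $W\subsetneq V$.}
\end{equation}

Suppose that $G$ is connected, has minimum degree at least $2$, has $m+1$ edges, and has no bichromatic $4$-cycle. Let $\emptyset\ne W\subsetneq V$ and $U=V-W$. Let $j$ be the number of edges meeting $U$ and $c$ the number of edges between $U$ and $W$. Connectivity gives $c\ge1$. An edge inside $U$ contributes $2$ to the degree sum of $U$, and an edge between $U$ and $W$ contributes $1$, so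
\[
2j=\sum_{s\in U}\deg(s)+c\ge2|U|+1 .
\]
Hence $j\ge|U|+1$ and $\tau(W)=m+1-j\le|W|$. The case $W=\emptyset$ is trivial, so \eqref{eq:min} holds.

Conversely, assume \eqref{eq:min}. If $G$ were disconnected, the vertex set of each component would be a proper subset of $V$, and summing over components would give $\tau\le m$. So $G$ is connected. For each vertex $s$ we have $\tau-\deg(s)=\tau(V-s)\le m-1$, so $\deg(s)\ge\tau-m+1\ge2$. Suppose that $\tau\ge m+2$. Then all degrees are at least $3$, hence equal to $3$ by \eqref{eq:match}. So $\tau=\frac{3m}2$, and $3\ge\tau-m+1=\frac m2+1$ gives $m\le4$. A simple $3$-regular graph on at most four vertices is $K_4$. Its six edges are covered by three matchings of size at most $2$, so every color is a perfect matching, and any two colors form a bichromatic $4$-cycle. This contradiction shows that $\tau=m+1$.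
\end{proof}

\section{Excluded minors from theta graphs}\label{sec:theta}

Two vertices $u,v$ joined by three internally disjoint paths, each of length at least $2$, form a simple connected graph of minimum degree $2$ with one more edge than vertices. Its cycles are the unions of two of the paths. It remains to choose lengths and colors. Name the colors $1,2,3$, and list the colors along a path in order from $u$ to $v$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\ell=n-8\ge2$ and take paths of lengths $\ell,2,2$. Color the second path $2,3$ and the third $3,1$. Color the first path $1,2,1,2,\dots,1,2$ if $\ell$ is even, and $1,3,2$ followed by $(\ell-3)/2$ repetitions of $1,2$ if $\ell$ is odd. Consecutive edges of each path have different colors, the colors at $u$ are $1,2,3$, and the colors at $v$ are $2,3,1$, so the coloring is proper. The union of the second and third paths is a $4$-cycle using all three colors. There are other $4$-cycles only if $\ell=2$, which is the graph of Example~\ref{ex:K23}; they have colors $1,2,2,3$ and $1,2,3,1$. By Theorem~\ref{thm:family}(b), $M_G$ is an excluded minor. It has rank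 $4$, and since $G$ has $\ell+3$ vertices it has $\ell+8=n$ elements.
\end{proof}

To count non-isomorphic examples we need to recover the colored graph from the matroid.

\begin{lemma}\label{lem:recover}
Let $|V|\ge4$, and let $M_{G'}$ be built from $e'$, $f'$, $X'$ and a colored graph $G'$ on $V'$. Every isomorphism $M_G\to M_{G'}$ restricts to a graph isomorphism $G\to G'$ and a bijection $X\to X'$ that together carry the coloring of $G$ to the coloring of $G'$.
\end{lemma}

\begin{proof}
We describe each part of $E$ in terms of the matroid alone. Every triple not contained in $L$ lies in a basis: $pqr$ and $fpq$ lie in $fpqr$; $epq$ and $efp$ lie in $efpq$; $xpq$ lies in $xpqr$; $xx'p$ lies in $xx'pq$; $exp$ lies in $expq$; $fxp$ and $efx$ lie in $efxp$; and $fxx'$ lies in $fxx'p$. Triples contained in $L$ lie in no basis by (N2). So $L$ is the union of the dependent triples. The $4$-element non-bases disjoint from $L$ are the $4$-subsets of $V$, whose union is $V$ because $|V|\ge4$. Then $f$ is the element outside $L\cup V$, and $e$ is the only element of $L$ that forms a non-basis with three elements of $V$. The same descriptions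 apply to $M_{G'}$, as $|V'|=|V|$. So an isomorphism maps $e,f,X,V$ to $e',f',X',V'$. Finally, $pq$ is an edge of color $x$ if and only if $fxpq$ is a non-basis.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}]
(a) An excluded minor is not balanced, so its rank is at least $4$ by Proposition~\ref{prop:rank3}. Its dual is also an excluded minor, and the rank of the dual is the corank.

(b) Take the duals of the matroids in Theorem~\ref{thm:main}.

(c) Let $\ell=n-10\ge4$ and take paths of lengths $\ell,3,3$. The graph $G$ has $\ell+5$ vertices, and all its cycles have length at least $6$, so no proper coloring has a bichromatic $4$-cycle. Color the short paths $2,3,2$ and $3,1,3$, and color the long path by any sequence in $\{1,2,3\}$ with consecutive terms distinct and first and last term $1$. The colors at $u$ and at $v$ are $1,2,3$, so the coloring is proper, and Theorem~\ref{thm:family}(b) gives an excluded minor of rank $4$ with $\ell+10=n$ elements.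

Let $c_j$ be the number of sequences of length $j+1$ with consecutive terms distinct and first and last term $1$. Deleting the last term leaves one of the $2^{j-1}$ sequences of length $j$ that start with $1$, subject only to not ending with $1$. So $c_0=1$ and $c_j=2^{j-1}-c_{j-1}$, which gives $c_j=\frac{2^j+2(-1)^j}3$ by induction. The number of colorings is $c_{\ell-1}\ge\frac{2^{n-11}-2}3$.

An automorphism of $G$ preserves the set $\{u,v\}$ of vertices of degree $3$, and it preserves the long path because $\ell\ne3$. It is therefore determined by whether it exchanges $u$ and $v$ and whether it exchanges the short paths, so $G$ has at most $4$ automorphisms. By Lemma~\ref{lem:recover}, two colorings with isomorphic matroids differ by an automorphism of $G$ and one of the $6$ permutations of the colors. Each isomorphism class thus contains at most $24$ of the colorings, and there are at least $(2^{n-11}-2)/72$ classes.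
\end{proof}

\begin{thebibliography}{9}

\bibitem{Wagner}
D.~G. Wagner, \emph{Rank-three matroids are Rayleigh}, Electron. J. Combin. \textbf{12} (2005), N8.

\end{thebibliography}
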